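# Cancelling the jump of the logarithm: entire $f$ for which $f(e^z)-z$ has almost no zeros

Throughout, $C,c>0$ denote constants that may change from line to line, $D(a,R)$ is the open disc, $M(R,f)=\max_{|w|\le R}|f(w)|$, and $\log^+x=\max(\log x,0)$.

## 1. An entire function glued from $\operatorname{Log}$ and a Cauchy integral

Let $H$ be an entire function that is real on $\mathbb R$ and satisfies $H(-s)\ge s$ for $s\ge 0$. Put $E=e^{-H}$, so that $0<E(-s)\le e^{-s}$ for $s\ge0$. On the slit plane $\Omega=\mathbb C\setminus(-\infty,0]$, with $\operatorname{Log}$ the principal branch, define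
$$K(w)=\int_0^\infty\frac{E(-s)}{w+s}\,ds,\qquad f(w)=\operatorname{Log}w+e^{H(w)}\bigl(1+K(w)\bigr).\tag{1}$$
The integral converges locally uniformly on $\Omega$, so $K$ and $f$ are holomorphic there. The claim is that $f$ extends to an entire function.

Here is how one arrives at (1). Suppose we want an entire $f$ such that $f(w)-\operatorname{Log}w$ has no zeros on $\Omega$. Then $f=\operatorname{Log}+e^{H}Q$ with $Q$ zero-free. Across the negative axis $\operatorname{Log}$ jumps by $2\pi i$ (value from above minus value from below), so $Q$ must jump by $-2\pi i\,e^{-H}=-2\pi iE$. A function with a prescribed jump is produced by a Cauchy integral, and $K$ is that integral. The jump allows us to add any entire function to $K$. We add the constant $1$, because then $|1+K|\ge1$ on the right half-plane, which will be useful.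

**Example.** Take $H(w)=-w$. For $w>0$ the substitution $t=s+w$ gives $e^{H(w)}K(w)=\int_0^\infty\frac{e^{-(s+w)}}{w+s}ds=\int_w^\infty\frac{e^{-t}}t\,dt$. Its derivative is $-e^{-w}/w$, so $\operatorname{Log}w+e^{H}K$ has derivative $(1-e^{-w})/w$, which is entire. Hence $f(w)=e^{-w}+\text{(a primitive of }(1-e^{-w})/w)$ is visibly entire.

**Lemma 1.** The function $f$ in (1) extends to an entire function, real on $\mathbb R$. Moreover, for $w=u+iv$ with $v\ne0$,
$$|K(w)|\le 1+2\log\Bigl(1+\frac2{|v|}\Bigr).\tag{2}$$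

**Proof of (2).** This bound controls $K$ near the slit. We have $|w+s|=\sqrt{(s+u)^2+v^2}$. Since $E(-s)\le 1$, the part $|s+u|<1$ contributes at most $\int_{-1}^1\frac{dx}{\sqrt{x^2+v^2}}=2\operatorname{arsinh}\frac1{|v|}$, and $\operatorname{arsinh}y=\log(y+\sqrt{1+y^2})\le\log(1+2y)$. On the rest $|w+s|\ge1$, and the contribution is at most $\int_0^\infty e^{-s}ds=1$.

**Continuation across $(-\infty,0)$.** The purpose is to compute the jump of $K$. With $t=-s$,
$$-K(w)=\int_{-\infty}^0\frac{E(t)}{t-w}\,dt .$$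
Let $t_0<0$ and $0<\delta<|t_0|$. If $w$ lies in the upper half of $D(t_0,\delta)$, the integrand is holomorphic in $t$ on the closed lower half-disc, so by Cauchy's theorem we may replace the segment $[t_0-\delta,t_0+\delta]$ by the lower semicircle, run from left to right. The new integral is holomorphic for all $w\in D(t_0,\delta)$: it continues $-K$ from above to the whole disc. In the same way the upper semicircle continues $-K$ from below. The difference (above minus below) is the integral over the full circle, counterclockwise, which equals $2\pi iE(w)$. So the two continuations of $K$ differ by $-2\pi iE$, those of $\operatorname{Log}$ differ by $2\pi i$, and those of $f$ differ by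
$$2\pi i+e^{H}\cdot(-2\pi iE)=0 .$$
Hence $f$ is holomorphic on $\mathbb C\setminus\{0\}$.

**The point $0$.** We show that the singularity is removable. On $|w|=\rho\le1$, (2) gives
$$\int_{|w|=\rho}|f|\,|dw|\le\rho\int_0^{2\pi}\Bigl(|\log\rho|+\pi+C\Bigl(2+2\log\Bigl(1+\frac2{\rho|\sin\theta|}\Bigr)\Bigr)\Bigr)d\theta .$$
Since $\log(1+\frac2{\rho|\sin\theta|})\le\log\frac1\rho+\log(1+\frac2{|\sin\theta|})$ and the last function is integrable, the right side is $O(\rho(1+|\log\rho|))\to0$. The Laurent coefficient of index $-n$ ($n\ge1$) is $\frac1{2\pi i}\int_{|w|=\rho}f(w)w^{n-1}dw$, so it vanishes. Finally $f$ is real on $(0,\infty)$, because $\operatorname{Log},H,K$ are real there. Hence $f(\bar w)=\overline{f(w)}$ and $f$ is real on $\mathbb R$. $\square$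

**Lemma 2.** Let $F(z)=f(e^z)$ and $B(R)=\max_{|w|\le R}|H(w)|$.

1. If $|\operatorname{Im}z|<\pi$ and $w=e^z$, then $F(z)=z+e^{H(w)}(1+K(w))$; and $|1+K(w)|\ge1$ when $\operatorname{Re}w>0$.
2. $F(z)\ne z$ whenever $|\operatorname{Im}z|\le\pi$.
3. For $R\ge1$: $\log M(R,f)\le B(R+1)+\log(R+1)+C$.

**Proof.** (1) If $|\operatorname{Im}z|<\pi$ then $w\in\Omega$ and $\operatorname{Log}w=z$, which is the formula. If $\operatorname{Re}w>0$, then $\operatorname{Re}\frac1{w+s}>0$ for all $s\ge0$, so $\operatorname{Re}K(w)>0$ and $|1+K(w)|\ge1$.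

(2) Let $|\operatorname{Im}z|<\pi$ and $v=\operatorname{Im}w$. If $v\neq0$, then $\operatorname{Im}K(w)=-v\int_0^\infty E(-s)|w+s|^{-2}ds\ne0$, so $1+K(w)\neq0$. If $v=0$, then $w>0$ and $1+K(w)\ge1$. Either way $F(z)\ne z$. If $\operatorname{Im}z=\pm\pi$, then $F(z)=f(-e^{\operatorname{Re}z})$ is real while $z$ is not.

(3) We average over discs, because (2) is useless on the slit itself. For $|w|\le R$ we have $|f(w)|\le\frac1\pi\int_{D(w,1)}|f|\,dA$, and off the real axis $|f(\zeta)|\le|\operatorname{Log}\zeta|+e^{B(R+1)}\bigl(2+2\log(1+2/|\operatorname{Im}\zeta|)\bigr)$ on $D(w,1)$. Horizontal chords of the disc have length at most $2$, and $\log(1+2/|v|)$ decreases in $|v|$, so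
$$\int_{D(w,1)}\log\Bigl(1+\frac2{|\operatorname{Im}\zeta|}\Bigr)dA\le2\int_{-1}^1\log\Bigl(1+\frac2{|v|}\Bigr)dv<\infty .$$
Also $\int_{D(w,1)}|\operatorname{Log}\zeta|\,dA\le C(1+\log(R+1))$. Hence $|f(w)|\le C(1+\log(R+1))e^{B(R+1)}\le C(R+1)e^{B(R+1)}$. $\square$

So $F(z)-z$ has no zeros in a horizontal strip of width $2\pi$, a full period of $e^z$. The next section says what this is for.

## 2. Zeros of $f(g)-\alpha$ and Nevanlinna's functions

For a meromorphic function $u\not\equiv 0$ on $\mathbb C$, let $N(r,1/u)$ be the integrated counting function of its zeros with multiplicity: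
$$N\Bigl(r,\frac1u\Bigr)=\sum_{0<|\zeta|<r}\log\frac r{|\zeta|}+n(0)\log r,$$
where $\zeta$ runs over the zeros and $n(0)$ is the multiplicity of $0$ as a zero. $N(r,u)$ counts poles in the same way, $m(r,u)=\frac1{2\pi}\int_0^{2\pi}\log^+|u(re^{i\theta})|d\theta$, and $T(r,u)=m(r,u)+N(r,u)$ is the Nevanlinna characteristic. We use the following textbook facts.

- Jensen's formula: $T(r,1/u)=T(r,u)-\log|c|$, with $c$ the leading Laurent coefficient of $u$ at $0$. For $u$ holomorphic near $\overline{D(a,R)}$ with $u(a)\neq0$, put $N(D(a,R),1/u)=\sum\log\frac R{|\zeta-a|}$ over the zeros in $D(a,R)$. It equals $\frac1{2\pi}\int_0^{2\pi}\log|u(a+Re^{i\theta})|d\theta-\log|u(a)|$.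
- $T(r,u_1+u_2)\le T(r,u_1)+T(r,u_2)+\log2$ and $T(r,u_1u_2)\le T(r,u_1)+T(r,u_2)$.
- $T(r,u)$ is continuous and nondecreasing in $r$. It is $O(\log r)$ for rational $u$, and $T(r,u)/\log r\to\infty$ for transcendental $u$.
- If $u$ is entire and $0<r<R$, then $T(r,u)\le\log^+M(r,u)\le\frac{R+r}{R-r}T(R,u)$.

For example $T(r,z)=\log^+r$, and $T(r,e^z)=\frac1{2\pi}\int_0^{2\pi}(r\cos\theta)^+d\theta=\frac r\pi$.

$S(r,F)$ denotes any quantity that is $o(T(r,F))$ as $r\to\infty$, possibly outside a set of $r$ of finite linear measure. For example, $\log r=S(r,e^z)$.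

**Conjecture.** Let $f$ be a transcendental meromorphic function, $g$ a transcendental entire function, and $\alpha$ a non-constant meromorphic function with $T(r,\alpha)=o(1)\,T(r,g)$ as $r\to\infty$. Then $N\bigl(r,\frac1{f(g)-\alpha}\bigr)\ne S(r,f(g))$. That is, it is not the case that $N\bigl(r,\frac1{f(g)-\alpha}\bigr)=o(T(r,f(g)))$ as $r\to\infty$ outside an exceptional set of finite linear measure.

In plain words: can a composition $f\circ g$ nearly avoid a moving target $\alpha$ that moves slowly compared with $g$? The conjecture says no. It is false.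

**Theorem 1.** There is a transcendental entire $f$ such that, for $g(z)=e^z$, $\alpha(z)=z$ and all large $r$,
$$N\Bigl(r,\frac1{f(g)-\alpha}\Bigr)\le\exp\Bigl(-\frac{e^r}{2r}\Bigr)\,T(r,f(g)).$$

Since $T(r,g)=r/\pi$ and $T(r,\alpha)=\log^+r=o(T(r,g))$, all hypotheses of the conjecture hold and its conclusion fails, with no exceptional set.

For $g=e^z$ one can say at what growth this becomes possible.

**Theorem 2.** (a) Let $f$ be transcendental meromorphic, $\alpha$ a non-constant rational function, $F(z)=f(e^z)$, and $\liminf_{r\to\infty}r^{-2}\log T(r,F)<\infty$. Then $N(r,\frac1{F-\alpha})\ne S(r,F)$. The growth hypothesis holds if $\liminf_{t\to\infty}\log T(t,f)/(\log t)^2<\infty$, in particular if $f$ has finite order.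

(b) For every $\psi:(0,\infty)\to[0,\infty)$ with $\psi(r)\to\infty$ there is a transcendental entire $f$ with $\log T(r,f(e^z))\le\psi(r)r^2$ and $\log\log M(e^r,f)\le\psi(r)r^2$ for all large $r$, and $N(r,\frac1{f(e^z)-z})=o(T(r,f(e^z)))$ as $r\to\infty$, without exceptional set.

## 3. Omitted targets, and steps of length $2\pi$

**Constant targets.** With $f(w)=e^w$ and $g(z)=e^z$, the function $f(g)=e^{e^z}$ omits $0$, so $N(r,1/f(g))=0$. This is why $\alpha$ must be non-constant.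

**The target $z$ cannot be omitted by a periodic function.** Let $F(z)=f(e^z)$ with $f$ entire, and suppose $F(z)-z$ had no zeros. Then $F(z)=z+e^{h(z)}$ with $h$ entire, and $F(z+2\pi i)=F(z)$ gives $e^{h(z)}-e^{h(z+2\pi i)}=2\pi i$. So $e^{h}/(2\pi i)$ omits $0$ and $1$, hence is constant by Picard's theorem, and then $0=2\pi i$, a contradiction. The reason behind this is that periodicity turns one omitted target into three: if $F$ avoids $z$, it also avoids $z+2\pi i$ and $z-2\pi i$.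

**The quantitative version.** The natural tool is Nevanlinna's theorem on three small functions (Hayman, *Meromorphic Functions*, Theorem 2.5): if $a_1,a_2,a_3$ are distinct and $T(r,a_i)=o(T(r,F))$, then
$$T(r,F)\le\sum_{i=1}^3N\Bigl(r,\frac1{F-a_i}\Bigr)+o(T(r,F))\tag{3}$$
outside a set of $r$ of finite measure. Let $F(z)=f(e^z)$ be transcendental and entire, write $T(r)=T(r,F)$, and let $N_k(r)$ and $n_k(t)$ count the zeros of $F-(z+2\pi ik)$, with $N=N_0$, $n=n_0$. These zeros are the zeros of $F-z$ shifted by $-2\pi ik$, so $n_{\pm1}(t)\le n(t+2\pi)$. Therefore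
$$N_{\pm1}(r)\le\int_1^r\frac{n(t+2\pi)}t\,dt+O(\log r)=\int_{1+2\pi}^{r+2\pi}\frac{n(u)}{u-2\pi}\,du+O(\log r)\le(1+2\pi)N(r+2\pi)+O(\log r),$$
because $u/(u-2\pi)\le1+2\pi$ for $u\ge1+2\pi$ and $N(R)\ge\int_1^Rn(u)\frac{du}u$ for $R\ge1$. With (3), $T(r)\le(6+8\pi)N(r+2\pi)$ for large $r$ outside a set $E$ of finite measure.

Suppose now that $N(r)\le\varepsilon(r)T(r)$ with $\varepsilon\to0$ outside $E$ (enlarge $E$). If $R$ is large then $|E\cap[R,\infty)|<2\pi$, so some $r_0\in[R,R+2\pi]$ has $r_0+2\pi m\notin E$ for all $m\ge0$. Along this progression $T(r)\le(6+8\pi)\varepsilon(r+2\pi)T(r+2\pi)$, so the increments of $\log T(r_0+2\pi m)$ tend to $\infty$, and $\log T(r)/r\to\infty$.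

Thus if $\liminf\log T(r)/r<\infty$, then $N\neq S(r,F)$. For instance $f(w)=e^w$ is no counterexample, since $T(r,e^{e^z})\le\log M(r,e^{e^z})=e^r$. The argument stops exactly when $T$ is multiplied by an unbounded factor over each step $2\pi$: then $T(r)\le C\varepsilon\,T(r+2\pi)$ contradicts nothing.

**Where the step is wasteful.** If $|z|=r$ and $y=\operatorname{Im}z$, then $|z-i\pi|^2=r^2-2\pi y+\pi^2$. Measured in $r^2$, a vertical shift costs an amount comparable to $|y|$ (plus a constant), whereas the step $r\mapsto r+2\pi$ costs about $4\pi r$. Points near the real axis hardly move. This suggests two things. To disprove the conjecture, keep $|\operatorname{Im} z|\le\pi$ free of zeros and let $T$ be carried by a tiny arc near $z=r$. The zeros, all above height $\pi$ or below $-\pi$, then fit into discs of radius $\sqrt{r^2-\pi^2}\approx r-\frac{\pi^2}{2r}$. This loss of order $1/r$ is decisive if $T$ grows by an unbounded factor over steps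 of length $1/r$, which happens for $\log T\gg r^2$. To prove Theorem 2(a), one must use (3) while losing only an amount of this order.

## 4. Seeing high zeros from a raised center

The next lemma makes this gain precise: a point above height $Y$ carries at least as much weight in the disc centered at $iY$ of the smaller radius $\sqrt{r^2-Y^2}$.

**Lemma 3.** Let $0<Y<r$, $|z|<r$, $\operatorname{Im}z\ge Y$, $z\ne iY$, $R'=\sqrt{r^2-Y^2}$. Then $|z-iY|<R'$ and $\log\frac r{|z|}\le\log\frac{R'}{|z-iY|}$.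

**Proof.** Let $a=|z|^2$ and $A=|z-iY|^2=a-2Y\operatorname{Im}z+Y^2\le a-Y^2\le a$. Then
$$R'^2-A=(r^2-a)+2Y(\operatorname{Im}z-Y)\ge r^2-a>0 .$$
Since $0<A\le a$, we get $\frac{R'^2}A-1\ge\frac{r^2-a}A\ge\frac{r^2-a}a=\frac{r^2}a-1$. $\square$

**Lemma 4.** In the situation of Lemma 2, with $r>\pi$ and $\rho_1=\sqrt{r^2-\pi^2}$,
$$N\Bigl(r,\frac1{F-z}\Bigr)\le\frac1\pi\int_0^{2\pi}\log^+|F(z)-z|\Big|_{z=i\pi+\rho_1e^{i\theta}}d\theta+C.\tag{4}$$

**Proof.** By Lemma 2, all zeros of $F-z$ have $|\operatorname{Im}z|>\pi$ (in particular $0$ is not a zero). As $F-z$ is real on $\mathbb R$, they are symmetric about $\mathbb R$. So $N(r,\frac1{F-z})$ is twice the sum of $\log\frac r{|\zeta|}$ over zeros with $\operatorname{Im}\zeta>\pi$, $|\zeta|<r$. Lemma 3 with $Y=\pi$ bounds this by $2N(D(i\pi,\rho_1),\frac1{F-z})$. Since $F(i\pi)=f(-1)$ is real, $F(i\pi)\ne i\pi$, and Jensen's formula centered at $i\pi$ gives (4) with $C=2\bigl|\log|F(i\pi)-i\pi|\bigr|$.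 $\square$

## 5. $H(w)=e^w-w$ and the proof of Theorem 1

The $H$ of the example in Section 1 is not suitable: there $e^H=e^{-w}$ is large on the negative axis, i.e. at height $\pm\pi$, not near the real $z$-axis. We need $H$ to be large to the right. Take $H(w)=e^w-w$. It is real on $\mathbb R$ and $H(-s)=e^{-s}+s\ge s$. Let $f,F$ be as above. Since $B(R)\le e^R+R$, Lemma 2(3) gives $\log M(R,f)\le Ce^R$ for $R\ge1$.

**Upper bound for $N$.** If $|z-i\pi|\le\rho_1$, then $\operatorname{Re}z\le\rho_1$ and $|e^z|\le e^{\rho_1}$, so $\log^+|F(z)-z|\le\log^+|F(z)|+\log^+|z|+\log2\le C\exp(e^{\rho_1})$. Moreover $\rho_1\le r-\frac{\pi^2}{2r}\le r-\frac4r$. By (4),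
$$N\Bigl(r,\frac1{F-z}\Bigr)\le C\exp(e^{r-4/r}).$$

**Lower bound for $T$.** We look at one real point slightly inside. Let $r'=r-\frac1r$. By Lemma 2(1), and since $K>0$ on $(0,\infty)$, $F(r')\ge e^{H(e^{r'})}$, so for large $r$
$$\log M(r',F)\ge\exp(e^{r'})-e^{r'}\ge\tfrac12\exp(e^{r'}).$$
Also $\log^+M(r',F)\le\frac{r+r'}{r-r'}T(r,F)\le2r^2T(r,F)$. Hence $T(r,F)\ge\frac1{4r^2}\exp(e^{r-1/r})$.

**Comparison.** For large $r$, $e^{r-1/r}-e^{r-4/r}=e^{r-4/r}(e^{3/r}-1)\ge\frac3re^{r-4/r}\ge\frac{e^r}r$. Therefore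
$$\frac{N(r,1/(F-z))}{T(r,F)}\le Cr^2\exp\Bigl(-\frac{e^r}r\Bigr)\le\exp\Bigl(-\frac{e^r}{2r}\Bigr)$$
for all large $r$. Finally $f$ is not a polynomial, since otherwise $T(r,F)=O(T(r,e^z))=O(r)$. This proves Theorem 1, and the conjecture is false. $\blacksquare$

## 6. A power series with prescribed central index and the proof of Theorem 2(b)

Now $F$ must grow as slowly as possible. We use a series whose maximal term is controlled exactly. For $G(w)=\sum a_nw^n$ with $a_n>0$, the maximal term is $\mu(t)=\max_na_nt^n$. If $a_0=1$ and $a_n=\exp(-\sum_{j<n}\tau_j)$ with $\tau_0<\tau_1<\cdots\to\infty$, the ratio of consecutive terms at $t=e^s$ is $e^{s-\tau_n}$. So the terms increase as long as $\tau_n\le s$, and the maximum is attained at the index $\nu(s)=\#\{n:\tau_n\le s\}$. For example $G=e^w$ has $\tau_n=\log(n+1)$ and $\nu(s)=\lfloor e^s\rfloor$. For us $\nu(s)$ should be about $s\kappa(s)$ with $\kappa\to\infty$ slowly.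

**Step 1: choice of $\kappa$ and $H$.** We replace $\psi$ by a slowly varying minorant. Let $\tilde\psi(v)=\frac12\inf_{\sigma\ge e^v}\psi(\sigma)$, which is nondecreasing, $\ge0$ and tends to $\infty$. Let
$$\ell(u)=\inf_{v\in\mathbb R}\bigl(\tilde\psi(v)+|u-v|\bigr)=\inf_{t\in\mathbb R}\bigl(\tilde\psi(u-t)+|t|\bigr).$$
Taking $v=u$ shows $0\le\ell\le\tilde\psi$. The first form shows that $\ell$ is 1-Lipschitz, the second that it is nondecreasing. If $\tilde\psi\ge M$ on $[v_M,\infty)$, then $\ell\ge M$ on $[v_M+M,\infty)$ (for $v\ge v_M$ the first summand is $\ge M$, for $v<v_M$ the second). So $\ell\to\infty$. Put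
$$\kappa(s)=1+\ell(\log s),\qquad\lambda(s)=s\kappa(s),\qquad\lambda(0)=0 .$$
Then $\lambda$ is continuous and strictly increasing on $[0,\infty)$, $\lambda(s)\ge s$, $\kappa(s)\to\infty$, $\kappa(s)=O(\log s)$ as $s\to\infty$, $\kappa\le1+\frac12\psi$, and
$$\kappa(s')-\kappa(s)\le\log\frac{s'}s\quad(s'>s>0).\tag{5}$$
Let $\tau_n=\lambda^{-1}(n+1)$, so $\nu(s)=\#\{n\ge0:n+1\le\lambda(s)\}=\lfloor\lambda(s)\rfloor$. With $a_n$ as above set
$$G(w)=\sum_{n\ge0}a_nw^n,\qquad H(w)=G(w)^2-w .$$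
$G$ is entire since $a_{n+1}/a_n=e^{-\tau_n}\to0$. $H$ is real on $\mathbb R$ and $H(-s)=G(-s)^2+s\ge s$; the square is there to guarantee this sign. Let $f,F$ be as in Section 1.

**Step 2: size of $\mu$ and $G$.** For $s\ge0$, $\log\mu(e^s)=\sum_{j<\nu(s)}(s-\tau_j)=\int_0^s\nu(x)\,dx$. As $\lambda-1\le\nu\le\lambda$ and $x\le\lambda(x)\le x\kappa(s)$ for $x\le s$,
$$\frac{s^2}2-s\le\log\mu(e^s)\le\frac12\kappa(s)s^2.\tag{6}$$
Next, $G(e^s)\le C\kappa(s)\mu(e^s)$ for $s\ge2$. Indeed the terms with $\nu(s-1)\le n\le\nu(s+1)$ number at most $\lambda(s+1)-\lambda(s-1)+2$, and by (5)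
$$\lambda(s+1)-\lambda(s-1)=2\kappa(s+1)+(s-1)\bigl(\kappa(s+1)-\kappa(s-1)\bigr)\le2\kappa(s+1)+2,$$
since $\log\frac{s+1}{s-1}\le\frac2{s-1}$. Also $\kappa(s+1)\le\kappa(s)+1\le2\kappa(s)$. For $n\ge\nu(s+1)$ we have $\tau_n>s+1$, and the ratio of term $n+1$ to term $n$ is at most $e^{-1}$. For $n<\nu(s-1)$ we have $\tau_n\le s-1$, and that ratio is at least $e$. So the two tails are dominated by geometric series and contribute at most $C\mu(e^s)$.

We also need $G$ one unit further out, because of the $R+1$ in Lemma 2(3). We have $e^{x+e^{-x}}\ge e^x(1+e^{-x})=e^x+1$, and $\int_x^{x+e^{-x}}\nu\le e^{-x}\lambda(x+1)\le C$ for $x\ge 2$. So $G(e^x+1)\le C\kappa(x)\mu(e^x)$ for $x\ge2$. By (6), $\mu(e^x)^2\ge e^{x^2-2x}\ge ce^x$. With $B(R)\le G(R)^2+R$, Lemma 2(3) with $R=e^x$ yields, for $x=\operatorname{Re}z$,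
$$\log^+|F(z)|+|H(e^z)|\le C\kappa(x)^2\mu(e^x)^2\ (x\ge2),\qquad\log^+|F(z)|+|H(e^z)|\le C\ (x\le2).\tag{7}$$

**Step 3: the growth bounds.** By (7) and (6), $\log T(r,F)\le\log\log M(r,F)\le\kappa(r)r^2+2\log\kappa(r)+C$. Since $\kappa\le1+\frac\psi2$, this is at most $r^2+\frac12\psi r^2+\psi+C\le\psi(r)r^2$ for large $r$ (recall $\psi\to\infty$). Lemma 2(3) with $R=e^r$ gives the same bound for $\log\log M(e^r,f)$.

**Step 4: integrals over circles.** The aim is to show that $\mu(e^{\operatorname{Re}z})^2$ is concentrated near the rightmost admissible point. Let $R\ge8$, $\theta_0\in[0,\frac\pi3]$ and $\rho=R\cos\theta_0\ge\frac R2$. Then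
$$\int_{\theta_0\le|\theta|\le\pi,\ R\cos\theta\ge2}\mu(e^{R\cos\theta})^2\,d\theta\le\frac CR\,\mu(e^\rho)^2.\tag{8}$$
Put $x=R\cos\theta\in[2,\rho]$. Then
$$\log\frac{\mu(e^\rho)}{\mu(e^x)}=\int_x^\rho\nu\ge\int_x^\rho(\sigma-1)d\sigma=(\rho-x)\Bigl(\frac{\rho+x}2-1\Bigr)\ge\frac\rho2(\rho-x).$$
Since $\sin y\ge\frac{2y}\pi$ on $[0,\frac\pi2]$,
$$\cos\theta_0-\cos\theta=2\sin\frac{|\theta|+\theta_0}2\,\sin\frac{|\theta|-\theta_0}2\ge\frac2{\pi^2}(|\theta|-\theta_0)^2 .$$
So $\log\frac{\mu(e^\rho)}{\mu(e^x)}\ge\frac{\rho R}{\pi^2}(|\theta|-\theta_0)^2\ge\frac{R^2}{2\pi^2}(|\theta|-\theta_0)^2$. Thus $\mu(e^x)^2\le\mu(e^\rho)^2e^{-R^2(|\theta|-\theta_0)^2/\pi^2}$, and integrating the Gaussian gives (8).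

**Step 5: upper bound for $N$.** On the circle $z=i\pi+\rho_1e^{i\theta}$ we have $\operatorname{Re}z=\rho_1\cos\theta$. By (4), (7) and (8) with $R=\rho_1$, $\theta_0=0$,
$$N\Bigl(r,\frac1{F-z}\Bigr)\le C\kappa(r)^2\frac{\mu(e^{\rho_1})^2}r+C\log r .$$
Now $r-\rho_1=\frac{\pi^2}{r+\rho_1}\ge\frac{\pi^2}{2r}$, $\frac{\pi^2}2>4$, $\rho_1/r\to1$ and $\kappa\ge1$, so for large $r$
$$\log\frac{\mu(e^r)}{\mu(e^{\rho_1})}\ge(r-\rho_1)(\lambda(\rho_1)-1)\ge\frac{\pi^2}{2r}\bigl(\rho_1\kappa(\rho_1)-1\bigr)\ge4\kappa(\rho_1)\ge4\kappa(r)-4,$$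
where the last step is (5). Hence
$$N\Bigl(r,\frac1{F-z}\Bigr)\le C\kappa(r)^2e^{-8\kappa(r)}\frac{\mu(e^r)^2}r+C\log r.\tag{9}$$

**Why the lower bound of Section 5 is not enough.** There we used $T(r,F)\ge\frac{\delta}{2r}\log M(r-\delta,F)$. By (7), $\log M(r-\delta,F)\le C\kappa(r)^2\mu(e^{r-\delta})^2$ (for $r-\delta\ge 2$; otherwise it is bounded). For large $r$ and $\delta\le1$, $\mu(e^{r-\delta})^2\le\mu(e^r)^2e^{-\delta r}$, because $\nu\ge\frac r2$ on $[r-1,r]$. For $\delta>1$ the factor is at most $e^{-r}$. As $\delta e^{-\delta r}\le\frac1{er}$, no choice of $\delta$ gives a lower bound for $T$ better than $C\kappa^2\mu(e^r)^2/r^2$. Against (9) this leaves a factor $re^{-8\kappa}$, which does not tend to $0$ when $\kappa$ grows slowly, say $8\kappa\le\log r$. We must integrate over the arc.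

**Step 6: lower bound for $T$.** We first reduce to $\int(\operatorname{Re}H)^+$. Let $\sin\Theta_0=\frac\pi{2r}$ with $0<\Theta_0<\frac\pi2$, and $\rho_2=r\cos\Theta_0=\sqrt{r^2-\pi^2/4}$. For $z=re^{i\theta}$, $|\theta|<\Theta_0$, we have $|\operatorname{Im}z|<\frac\pi2$, so $\operatorname{Re}e^z>0$, and Lemma 2(1) gives $F=z+e^H(1+K)$ with $|1+K|\ge1$. If $e^{\operatorname{Re}H}\ge2r$, then $|F|\ge e^{\operatorname{Re}H}-r\ge\frac12e^{\operatorname{Re}H}$. If $e^{\operatorname{Re}H}<2r$, then $(\operatorname{Re}H)^+\le\log(2r)$. In both cases $\log^+|F|\ge(\operatorname{Re}H(e^z))^+-\log(2r)$ (for $r\ge1$). Therefore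
$$T(r,F)\ge\frac1{2\pi}\int_0^{2\pi}(\operatorname{Re}H(e^z))^+d\theta-\frac1{2\pi}\int_{\Theta_0\le|\theta|\le\pi}|H(e^z)|\,d\theta-\log(2r).\tag{10}$$

*The subtracted integral.* By (7) and (8) with $R=r$, $\theta_0=\Theta_0$, it is at most $C\kappa(r)^2\mu(e^{\rho_2})^2/r+C$. Since $r-\rho_2=\frac{\pi^2/4}{r+\rho_2}\ge\frac{\pi^2}{8r}$ and $\frac{\pi^2}4>2$, for large $r$
$$\mu(e^{\rho_2})^2\le\mu(e^r)^2\exp\Bigl(-\frac{\pi^2}{4r}\bigl(\rho_2\kappa(\rho_2)-1\bigr)\Bigr)\le\mu(e^r)^2e^{-2\kappa(\rho_2)}\le Ce^{-2\kappa(r)}\mu(e^r)^2 .$$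

*The main integral.* We bound it below by one Taylor coefficient. Write $H(e^z)=\sum_jh_jz^j$, an entire function with real coefficients and mean $h_0=H(1)$ on $|z|=r$. Since $x^+=\frac12(x+|x|)$, the first term of (10) equals $\frac12H(1)+\frac12\cdot\frac1{2\pi}\int|\operatorname{Re}H(e^z)|d\theta$. As $\operatorname{Re}H(e^z)=\sum h_jr^j\cos j\theta$, for $j\ge1$
$$\frac1{2\pi}\int_0^{2\pi}|\operatorname{Re}H(e^z)|\,d\theta\ge\frac1{2\pi}\int_0^{2\pi}\operatorname{Re}H(e^z)\cos j\theta\,d\theta=\frac12h_jr^j .$$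
Let $G^2=\sum A_mw^m$. Then $A_m\ge0$ and $A_{2n}\ge a_n^2$. Expanding $e^{mz}$ in $H(e^z)=\sum_mA_me^{mz}-e^z$ (absolutely convergent) gives $h_j=\frac1{j!}\bigl(\sum_mA_mm^j-1\bigr)$. Take $\nu=\nu(r)$, $X=2\nu r$, $j=\lfloor X\rfloor$. From $j!\le e\sqrt j\,(j/e)^j$ and $X-1\le j\le X$,
$$\frac{X^j}{j!}\ge\Bigl(\frac Xj\Bigr)^j\frac{e^{j-1}}{\sqrt j}\ge\frac{e^{X-2}}{\sqrt X}.$$
Since $a_\nu^2e^{X}=(a_\nu e^{\nu r})^2=\mu(e^r)^2$ and $\nu\le r\kappa(r)$,
$$h_jr^j\ge a_\nu^2\frac{(2\nu r)^j}{j!}-\frac{r^j}{j!}\ge e^{-2}\frac{\mu(e^r)^2}{\sqrt{2\nu r}}-e^r\ge c\,\frac{\mu(e^r)^2}{r\sqrt{\kappa(r)}}-e^r .$$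

*Together.* The subtracted integral is smaller than the main term by a factor $C\kappa^{5/2}e^{-2\kappa}\to0$, up to a bounded term. The terms $e^r$, $\log(2r)$ and constants are negligible because $\mu(e^r)^2\ge e^{r^2-2r}$. So for large $r$
$$T(r,F)\ge c\,\frac{\mu(e^r)^2}{r\sqrt{\kappa(r)}}.\tag{11}$$

**Step 7: conclusion.** Dividing (9) by (11), $N/T\le C\kappa^{5/2}e^{-8\kappa}+o(1)\to0$ as $r\to\infty$, without exceptional set. By (11), $T(r,F)\ne O(r)$, so $f$ is transcendental. $\blacksquare$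

## 7. Three shifted targets, measured in $s=r^2$: the proof of Theorem 2(a)

**Step 1: the growth hypothesis in terms of $f$.** This proves the last sentence of (a). Recall the Ahlfors–Shimizu form: with $f^\#=\frac{|f'|}{1+|f|^2}$, put $A(t,f)=\frac1\pi\int_{|z|<t}(f^\#)^2dA$ and $T_0(r,f)=\int_0^rA(t,f)\frac{dt}t$. Then $T_0=T+O(1)$. (For $f(z)=z$: $A(t)=\frac{t^2}{1+t^2}$ and $T_0=\frac12\log(1+r^2)$, against $T=\log^+r$.) The solutions of $e^z=w$ lie on a vertical line with spacing $2\pi$, so at most $\frac t\pi+1$ of them lie in $|z|<t$, and none if $|w|\ge e^t$. Since $F^\#(z)=f^\#(e^z)|e^z|$, the change of variables $w=e^z$ gives $A(t,F)\le(\frac t\pi+1)A(e^t,f)$. Integrating over $[1,r]$, where $(\frac t\pi+1)\frac1t\le2$,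
$$T(r,F)\le O(1)+2rA(e^r,f)\le O(1)+2r\int_{e^r}^{e^{r+1}}A(t,f)\frac{dt}t\le O(1)+2rT_0(e^{r+1},f).$$
If $\log T(t,f)\le A(\log t)^2$ for arbitrarily large $t$, then with $r=\log t-1$ we get $\log T(r,F)\le A(r+1)^2+O(\log r)$ for arbitrarily large $r$. If $f$ has finite order, $\log T(t,f)=O(\log t)$.

**Step 2: setup.** Write $T(r)=T(r,F)$, $N(r)=N(r,\frac1{F-\alpha})$, $\alpha_k(z)=\alpha(z+2\pi ik)$, $N_k(r)=N(r,\frac1{F-\alpha_k})$, $\alpha=P/Q$ in lowest terms and $d=\deg\alpha=\max(\deg P,\deg Q)$.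

First, $T(r)/r\to\infty$. By Picard's great theorem there is $a\in\mathbb C$ such that $f-a$ has infinitely many distinct zeros. Any $p$ of them that are $\ne0$, say $w_1,\dots,w_p$, give $T(r)+O(1)\ge N(r,\frac1{F-a})\ge\sum_iN(r,\frac1{e^z-w_i})-O(\log r)=p\frac r\pi(1+o(1))$. Here $p$ is arbitrary.

The $\alpha_k$ are pairwise distinct, since a non-constant rational function is not periodic, and $T(r,\alpha_k)=O(\log r)=o(T(r))$ for fixed $k$. Suppose, for contradiction, that $N(r)\le\varepsilon(r)T(r)$ with $\varepsilon(r)\to0$ for $r\notin E$, $|E|<\infty$. By (3), after enlarging $E$,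
$$T(r)\le N(r)+N_1(r)+N_{-1}(r)+o(T(r)),\quad r\notin E.\tag{12}$$
Let $\mathcal Z$ be the multiset of zeros of $F-\alpha$. Since $(F-\alpha_k)(z)=(F-\alpha)(z+2\pi ik)$, the zeros of $F-\alpha_k$ are $\zeta-2\pi ik$, $\zeta\in\mathcal Z$. So
$$N_1(r)=\sum_{\zeta\in\mathcal Z,\ |\zeta-2\pi i|<r}\log\frac r{|\zeta-2\pi i|},$$
where a zero $\zeta=2\pi i$ is counted with $\log r$. We split this sum at a height $Y+2\pi$. High zeros are bounded by $T$ at a smaller radius (raise the center), low zeros by $N$ at a slightly larger one.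

**Claim 1 (high zeros).** There is $p_0\ge1$ such that for integers $p\ge p_0$, $Y=2\pi p$, and large $r\ge2Y$ (how large, and $C$, not depending on $p$),
$$\sum_{\zeta\in\mathcal Z,\ \operatorname{Im}\zeta\ge Y+2\pi,\ |\zeta-2\pi i|<r}\log\frac r{|\zeta-2\pi i|}\le T\bigl(\sqrt{r^2-Y^2}\bigr)+C\log r .$$

*Proof.* Let $b=2\pi i(p+1)$, $u=F-\alpha_{p+1}$, $R'=\sqrt{r^2-Y^2}$. We choose $p_0$ so that for $p\ge p_0$: $|Q(b)|\ge c_1>0$, hence $\alpha(b)\neq\infty$; and, if $f(1)\ne\infty$, $|\alpha(b)-f(1)|\ge c_1p^{-d}$. The latter is possible because $\alpha-f(1)$ is a rational function, not identically $0$, with denominator $Q$ of degree at most $d$. Then $u(0)\ne0$: if $f(1)=\infty$, then $u$ has a pole at $0$; otherwise $u(0)=f(1)-\alpha(b)\ne0$.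

Put $z=\zeta-2\pi i$. Then $\operatorname{Im}z\ge Y$, $|z|<r$, and $z-iY=\zeta-b$ is a zero of $u$, hence not $0$. By Lemma 3 and Jensen's formula the sum is at most
$$N(R',1/u)\le T(R',u)-\log|c|\le T(R',F)+T(R',\alpha_{p+1})+\log2-\log|c|,$$
with $c$ the leading Laurent coefficient of $u$ at $0$. If $f(1)=\infty$, $c$ is the leading coefficient of $F$ at $0$, independent of $p$. Otherwise $-\log|c|\le d\log p+C\le C\log r$. Finally, by Jensen's formula for $Q(\cdot+b)$,
$$T(R',\alpha_{p+1})\le T(R',P(\cdot+b))+T(R',Q(\cdot+b))-\log|Q(b)|\le C\log r,$$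
because $|b|=Y+2\pi\le2r$, so $|z+b|\le3r$ for $|z|\le R'$, and $|Q(b)|\ge c_1$. $\square$

**Claim 2 (low zeros).** For large $r$ and $\pi\le Y\le2r$,
$$\sum_{\zeta\in\mathcal Z,\ \operatorname{Im}\zeta<Y+2\pi,\ |\zeta-2\pi i|<r}\log\frac r{|\zeta-2\pi i|}\le4N\bigl(\sqrt{r^2+8\pi Y}\bigr)+C\log r,$$
a zero $\zeta=2\pi i$ being counted with $\log r$.

*Proof.* The finitely many $\zeta$ with $|\zeta|\le10$ (among them $2\pi i$, if it occurs) contribute $O(\log r)$. Let $|\zeta|>10$, $b=|\zeta-2\pi i|^2$, $\Delta=8\pi Y$, $S=r^2+\Delta$. Then $b\ge(10-2\pi)^2\ge1$, $b<r^2$, and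
$$|\zeta|^2=b+4\pi\operatorname{Im}\zeta-4\pi^2\le b+4\pi Y+4\pi^2\le b+\Delta<S .$$
If $b\ge\Delta$, then, as $\frac t{t+\Delta}\ge\frac b{b+\Delta}\ge\frac12$ for $t\ge b$,
$$\log\frac S{|\zeta|^2}\ge\log\frac{r^2+\Delta}{b+\Delta}=\int_b^{r^2}\frac{dt}{t+\Delta}\ge\frac12\log\frac{r^2}b,$$
i.e. $\log\frac{\sqrt S}{|\zeta|}\ge\frac12\log\frac r{\sqrt b}$. If $b<\Delta$, then $|\zeta|\le\sqrt\Delta+2\pi\le\sqrt{16\pi r}+2\pi\le r^{3/4}$ for large $r$, so $\log\frac{\sqrt S}{|\zeta|}\ge\frac14\log r\ge\frac14\log\frac r{\sqrt b}$. In both cases the term is at most $4\log\frac{\sqrt S}{|\zeta|}$. Sum over $\zeta$. $\square$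

**Step 3: two inequalities for $T$.** For $N_{-1}$ apply both claims to $F^*(z)=\overline{F(\bar z)}$ and $\alpha^*(z)=\overline{\alpha(\bar z)}$. These are again of the form $f^*(e^z)$, with $f^*(w)=\overline{f(\bar w)}$, and non-constant rational. The functions $T$ and $N$ are unchanged, $\mathcal Z$ is replaced by its mirror image, and $N_{-1}$ takes the place of $N_1$, since $|\bar\zeta-2\pi i|=|\zeta+2\pi i|$. Enlarge $p_0$ and the constants accordingly. As $\log r=o(T(r))$, (12) yields for large $r\notin E$, uniformly in $p$,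
$$T(r)\le N(r)+8N\bigl(\sqrt{r^2+8\pi Y}\bigr)+2T\bigl(\sqrt{r^2-Y^2}\bigr)+o(T(r))\qquad\bigl(Y=2\pi p\le\tfrac r2,\ p\ge p_0\bigr).\tag{13}$$
For $Y=r$ there are no high zeros, since $|\zeta-2\pi i|<r$ forces $\operatorname{Im}\zeta<r+2\pi$. Claim 2 alone gives
$$T(r)\le N(r)+8N\bigl(\sqrt{r^2+8\pi r}\bigr)+o(T(r)).\tag{14}$$

**Step 4: blocks on which $T$ grows by a fixed factor.** In the variable $s=r^2$ the loss in (13) is $8\pi Y$ and the gain is $Y^2$. We choose $Y$ so that the gain $Y^2$ makes the term $2T(\sqrt{r^2-Y^2})$ harmless. Let $L(s)=\log T(\sqrt s)$ for $s\ge s_0\ge1$, where $T(\sqrt{s_0})\ge1$. It is continuous, nondecreasing and tends to $\infty$. By hypothesis there is $A>0$ with $L(s)\le As$ for arbitrarily large $s$. Fix $B\ge2$, to be chosen in Step 6. Put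
$$s_j=\min\{s\ge s_0:L(s)=L(s_0)+Bj\},\qquad\ell_j=s_{j+1}-s_j,\qquad I_j=[s_j,s_{j+1}],$$
and for $j\ge1$
$$p_j=\Bigl\lceil\frac{\sqrt{\ell_j+\ell_{j-1}}}{2\pi}\Bigr\rceil+p_0,\qquad Y_j=2\pi p_j,\qquad\Delta_j=16\pi Y_j .$$
Then $s_j\to\infty$, $Y_j^2\ge\ell_j+\ell_{j-1}$, and $Y_j\le\sqrt{\ell_j+\ell_{j-1}}+C_3$ with $C_3=2\pi(p_0+1)$.

Let $s\in I_j$ ($j\ge1$) be large with $\sqrt s\notin E$. We claim
$$T(\sqrt s)\le2N(\sqrt s)+16N\bigl(\sqrt{s+\Delta_j}\bigr).\tag{15}$$
If $Y_j\le\frac12\sqrt s$, then $s-Y_j^2\le s_{j+1}-\ell_j-\ell_{j-1}=s_{j-1}$, so $T(\sqrt{s-Y_j^2})\le T(\sqrt{s_{j-1}})=e^{-B}T(\sqrt{s_j})\le e^{-2}T(\sqrt s)$. Use (13) with $8\pi Y_j\le\Delta_j$. If $Y_j>\frac12\sqrt s$, then $8\pi\sqrt s\le\Delta_j$. Use (14). Since $1-2e^{-2}>\frac12$, the terms $2e^{-2}T$ and $o(T)$ can be absorbed, and (15) follows.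

**Step 5: long blocks are covered by the exceptional set.** Call $j\ge1$ *good* if $\Delta_j\le\frac14\ell_j$. For good $j$ let $J_j=[s_j+\frac{\ell_j}4,s_j+\frac{\ell_j}2]$. If $s\in J_j$, then $s+\Delta_j\in I_j$, so $T(\sqrt{s+\Delta_j})\le e^BT(\sqrt s)$. If in addition $\sqrt s\notin E$ and $\sqrt{s+\Delta_j}\notin E$, then (15) gives
$$1\le2\varepsilon(\sqrt s)+16e^B\varepsilon\bigl(\sqrt{s+\Delta_j}\bigr),$$
which is impossible for large $s$. So there is $j_0$ such that for good $j\ge j_0$ every $s\in J_j$ has $\sqrt s\in E$ or $\sqrt{s+\Delta_j}\in E$. On $J_j$ we have $s\ge\frac{\ell_j}4\ge\Delta_j$, hence $s^{-1/2}\le\sqrt2\,(s+\Delta_j)^{-1/2}$. With the substitutions $x=\sqrt s$ and $x=\sqrt{s+\Delta_j}$,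
$$\frac{\ell_j}{8\sqrt{s_{j+1}}}\le\int_{J_j}\frac{ds}{2\sqrt s}\le(1+\sqrt2)\,\bigl|E\cap\{\sqrt s:s\in I_j\}\bigr| .$$
The intervals $\{\sqrt s:s\in I_j\}$ overlap only at endpoints and $|E|<\infty$. Summing over good $j\le n$,
$$\sum_{j\le n,\ j\text{ good}}\ell_j\le C\sqrt{s_{n+1}}+C\qquad\text{for all }n,\tag{16}$$
where $C$ may depend on $B$.

**Step 6: short blocks cannot fill the line.** If $j\ge1$ is not good, then, using $64\pi\sqrt x\le\frac x5+\frac54(64\pi)^2$,
$$\ell_j<4\Delta_j=64\pi Y_j\le64\pi\bigl(\sqrt{\ell_j+\ell_{j-1}}+C_3\bigr)\le\frac15(\ell_j+\ell_{j-1})+\frac54(64\pi)^2+64\pi C_3 .$$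
So $\ell_j\le\frac14\ell_{j-1}+C_4$, where $C_4>0$ does not depend on $B$. Consequently
$$\sum_{1\le j\le n,\ j\text{ good}}\ell_j\ge\sum_{j=1}^n\ell_j-\frac14\sum_{j=0}^{n-1}\ell_j-C_4n\ge\frac34s_{n+1}-C_4n-C .$$
Now choose $B=\max(2,4AC_4)$. Take any of the arbitrarily large $s$ with $L(s)\le As$, and $n$ with $s\in I_n$. Since $L(s_0)\ge0$,
$$4AC_4\,n\le Bn\le L(s_0)+Bn\le L(s)\le As\le As_{n+1},$$
that is, $C_4n\le\frac14s_{n+1}$. Hence
$$\sum_{j\le n,\ j\text{ good}}\ell_j\ge\frac12s_{n+1}-C\qquad\text{for infinitely many }n .$$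
As $s_{n+1}\to\infty$, this contradicts (16). $\blacksquare$

The hypothesis $\log T\le Ar^2$ for arbitrarily large $r$ entered only in Step 6. It says that at such places at most about $\frac{A}{B}s_{n+1}$ blocks fit below $s_{n+1}$, so their average length in $s=r^2$ is at least about $B/A$, which exceeds any fixed constant once $B$ is large. In Section 6 the opposite happens. There $\log T(\sqrt s)\ge s-C\sqrt s$ always, and for every $A$ the inequality $\log T(\sqrt s)\le As$ fails for all large $s$, as part (a) itself forces.
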